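\title{Functions subharmonic on complex lines are upper semicontinuous}

\begin{abstract}
A plurisubharmonic function is required to be upper semicontinuous and to be subharmonic, or identically $-\infty$, on complex lines. We prove that the first requirement follows from the second, with no assumption of measurability or local boundedness. Lines with directions in a set $S\subset\mathbb P^{n-1}$ with nonempty interior already suffice; for such $S$, plurisubharmonicity follows exactly when $S$ is dense; and the coordinate directions alone do not give upper semicontinuity. The proof combines the Baire category theorem for the fine topology of the disc with the maximum principle.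
\end{abstract}

\section{The question and the results}\label{sec:intro}

A function $\varphi$ with values in $[-\infty,\infty)$ is \emph{upper semicontinuous} if for every point $p$ and every real $c>\varphi(p)$ we have $\varphi\le c$ in a neighborhood of $p$. A function $v$ on a connected open set $G\subset\mathbb C$ is \emph{subharmonic} if it is upper semicontinuous, is not identically $-\infty$, and satisfies, at every $x\in G$ and for all small $r>0$, the sub-mean value inequality
\[
v(x)\le M(v;x,r):=\frac1{2\pi}\int_0^{2\pi}v(x+re^{i\theta})\,d\theta .
\]

Let $\Omega\subset\mathbb C^n$ be open and let $\varphi:\Omega\to[-\infty,\infty)$ be any function. A \emph{direction} is a point $[b]$ of the projective space $\mathbb P^{n-1}$, that is, the class of a vector $b\in\mathbb C^n\setminus\{0\}$ up to nonzero complex multiples; a set of directions is open if the set of vectors representing it is open. We say that $\varphi$ is \emph{subharmonic along $[b]$} if for every $a\in\mathbb C^n$ the function $\lambda\mapsto\varphi(a+\lambda b)$ is, on each connected component of $\{\lambda\in\mathbb C:a+\lambda b\in\Omega\}$, either subharmonic or identically $-\infty$. We say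 that $\varphi$ is \emph{subharmonic along lines} if this holds for every direction. Finally, $\varphi$ is \emph{plurisubharmonic} if it is upper semicontinuous on $\Omega$, is not identically $-\infty$ on any nonempty open subset of $\Omega$, and is subharmonic along lines. In terms of derivatives, this is the condition that the complex Hessian $(\partial^2\varphi/\partial z_j\partial\bar z_k)$ be positive semidefinite in the sense of distributions.

The definition asks for upper semicontinuity twice: on each line, as part of subharmonicity, and on $\Omega$. We ask whether the second demand is redundant. \emph{Let $n\ge2$, and let $\varphi$ be subharmonic along lines and not identically $-\infty$ on any connected component of $\Omega$. Must $\varphi$ be upper semicontinuous, and hence plurisubharmonic?}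

Two simple observations point in opposite directions. Upper semicontinuity on lines does not by itself imply upper semicontinuity. The indicator function of $\{(z,z^2):z\ne0\}\subset\mathbb C^2$ restricts on each complex line to the indicator function of a set of at most two points, which is upper semicontinuous; yet it vanishes at the origin and equals $1$ at points arbitrarily close to it. On the other hand, the real analogue of the question has a short positive answer. Let $f$ be a real function near $0\in\mathbb R^n$ that is convex on every segment. A convex function on a segment is at most the larger of its end values; applying this in one coordinate after another bounds $f$ on the cube $[-t,t]^n$ by its maximum over the $2^n$ vertices. The vertices lie on finitely many lines through $0$, and $f$ is continuous along each, so this maximum tends to $f(0)$ as $t\to0$.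

In the complex case the two endpoints of a segment become the boundary circle of a disc, the vertices of the cube become a torus, and the finitely many lines through $0$ become a continuous family. On each line $\varphi$ is controlled near $0$, but nothing in the hypothesis makes the control uniform. Nor can we average over the family, since $\varphi$ is not known to be measurable. The answer is nevertheless the same as in the convex case.

\begin{theorem}\label{thm:main}
Let $n\ge1$, let $\Omega\subset\mathbb C^n$ be open, and let $\varphi:\Omega\to[-\infty,\infty)$ be subharmonic along lines. Then $\varphi$ is upper semicontinuous. Hence, if $\varphi$ is not identically $-\infty$ on any connected component of $\Omega$, it is plurisubharmonic.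
\end{theorem}

The proof uses only some of the lines, and it gives more.

\begin{theorem}\label{thm:S}
Let $n\ge2$, let $S\subset\mathbb P^{n-1}$ be a set of directions with nonempty interior, let $\Omega\subset\mathbb C^n$ be open, and let $\varphi:\Omega\to[-\infty,\infty)$ be subharmonic along every direction in $S$.
\begin{itemize}
\item[(a)] The function $\varphi$ is upper semicontinuous.
\item[(b)] If $S$ is dense and $\varphi$ is not identically $-\infty$ on any connected component of $\Omega$, then $\varphi$ is plurisubharmonic. If $S$ is not dense, this conclusion fails for a suitable $\varphi$.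
\item[(c)] In \textup{(a)}, the hypothesis that $S$ has nonempty interior cannot be replaced by the hypothesis that $S$ contains the directions of a basis of $\mathbb C^n$.
\end{itemize}
\end{theorem}

We do not characterize the sets $S$ with empty interior for which (a) holds.

Section~\ref{sec:plane} shows in $\mathbb C^2$ that uniform control on a single circle of directions is enough, and finds such a circle in an easy case. Section~\ref{sec:fine} finds it in general. Sections~\ref{sec:usc}, \ref{sec:psh} and~\ref{sec:example} prove parts (a), (b) and (c) of Theorem~\ref{thm:S}; Theorem~\ref{thm:main} is deduced in Section~\ref{sec:psh}.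

\section{Subharmonic functions of one variable}\label{sec:facts}

We write $B(x,r)$ and $\overline B(x,r)$ for open and closed discs in $\mathbb C$, $D=B(0,1)$, and $\|\cdot\|$ for the sup norm on $\mathbb C^n$. For $G\subset\mathbb C$ open, $\mathrm{SH}^*(G)$ denotes the class of functions $v:G\to[-\infty,\infty)$ that on each component of $G$ are subharmonic or identically $-\infty$. Equivalently, $v$ is upper semicontinuous and satisfies the sub-mean value inequality at each point for small radii, so membership in $\mathrm{SH}^*$ is a local condition. We use the following textbook facts.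
\begin{itemize}
\item[(S1)] \emph{Stability.} The class $\mathrm{SH}^*$ is preserved by restriction to open subsets, by changes of variable $\lambda\mapsto\alpha\lambda+\beta$ with $\alpha\ne0$, by finite sums, positive multiples and addition of constants, and by limits of decreasing sequences.
\item[(S2)] \emph{Means.} If $v\in\mathrm{SH}^*(G)$ and $\overline B(x,R)\subset G$, then $r\mapsto M(v;x,r)$ is nondecreasing on $[0,R]$, where $M(v;x,0)=v(x)$.
\item[(S3)] \emph{Maximum principle.} If $v\in\mathrm{SH}^*(G)$, $\overline B(x,r)\subset G$ and $v\le c$ on the circle $|y-x|=r$, then $v\le c$ on $\overline B(x,r)$.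
\item[(S4)] \emph{Riesz decomposition.} If $u$ is subharmonic on $B(x,r')$ and $r<r'$, there are a finite positive Borel measure $\mu$ on $\overline B(x,r)$ and a harmonic function $h$ on $B(x,r)$ with $u(z)=\int\log|z-\zeta|\,d\mu(\zeta)+h(z)$ for every $z\in B(x,r)$.
\item[(S5)] \emph{Examples.} A real $C^2$ function $v$ is subharmonic if and only if $\partial_\lambda\partial_{\bar\lambda}v=\frac14\Delta v\ge0$. For a polynomial $p\not\equiv0$, the functions $\log|p|$ and $\log^+|p|=\max(\log|p|,0)$ are subharmonic on $\mathbb C$.
\end{itemize}
By (S1), being subharmonic along $[b]$ does not depend on the representative $b$.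

\section{The plane: one circle of directions is enough}\label{sec:plane}

Let $(z,w)$ be coordinates in $\mathbb C^2$, and consider the lines $z=aw$ through the origin, $a\in\mathbb C$. The next lemma is the complex form of the bound by the vertices of the cube. A circle of values of $a$, together with a circle of values of $w$, traces out the torus at the corner of a sheared bidisc.

\begin{lemma}\label{lem:torus}
Let $a_0\in\mathbb C$, $\rho>0$, $\tau>0$, $c\in\mathbb R$, and
\[
Q=\{(\zeta+a_0w,\,w):|\zeta|\le\rho\tau,\ |w|\le\tau\}\subset\mathbb C^2 .
\]
Let $\psi$ be defined on an open set containing $Q$ and subharmonic along the directions $[1:0]$ and $[a_0:1]$. If $\psi(aw,w)\le c$ whenever $|a-a_0|=\rho$ and $|w|=\tau$, then $\psi\le c$ on $Q$. The set $Q$ is a neighborhood of $0$, and if $|a_0|+\rho<1$ it lies in the bidisc $\|(z,w)\|\le\tau$.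
\end{lemma}

\begin{proof}
For $|w|=\tau$ we have $\zeta+a_0w=aw$ with $a=a_0+\zeta/w$, and $|a-a_0|=|\zeta|/\tau$. So the hypothesis says that $\psi(\zeta+a_0w,w)\le c$ for $|\zeta|=\rho\tau$, $|w|=\tau$.

Fix $w$ with $|w|=\tau$. The map $\zeta\mapsto(a_0w,w)+\zeta(1,0)$ parametrizes a line of direction $[1:0]$ and sends $\overline B(0,\rho\tau)$ into $Q$. So $\zeta\mapsto\psi(\zeta+a_0w,w)$ is in $\mathrm{SH}^*$ on a neighborhood of that disc, and (S3) gives $\psi(\zeta+a_0w,w)\le c$ for $|\zeta|\le\rho\tau$, $|w|=\tau$.

Now fix $\zeta$ with $|\zeta|\le\rho\tau$. The map $w\mapsto(\zeta,0)+w(a_0,1)$ parametrizes a line of direction $[a_0:1]$ and sends $\overline B(0,\tau)$ into $Q$. On the circle $|w|=\tau$ the function $w\mapsto\psi(\zeta+a_0w,w)$ is at most $c$ by the previous step, so by (S3) it is at most $c$ for $|w|\le\tau$.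

The set $Q$ is the image of a bidisc centered at $0$ under the linear isomorphism $(\zeta,w)\mapsto(\zeta+a_0w,w)$, and on $Q$ we have $|\zeta+a_0w|\le(\rho+|a_0|)\tau$.
\end{proof}

Let now $\varphi$ be subharmonic along lines on an open set $\Omega\subset\mathbb C^2$ containing the bidisc $\|(z,w)\|\le R$, and let $c>\varphi(0)$. We want $\varphi\le c$ near $0$. Sort the lines $z=aw$, $a\in D$, by the scale at which $\varphi$ is controlled: for integers $k>1/R$ let
\[
F_k=\{a\in D:\varphi(aw,w)\le c\text{ whenever }|w|=1/k\}.
\]
For each $a\in D$ the function $w\mapsto\varphi(aw,w)$ is upper semicontinuous with value $\varphi(0)<c$ at $0$, so $a\in F_k$ for all large $k$. Thus the sets $F_k$ cover $D$. By Lemma~\ref{lem:torus} with $\tau=1/k$, \emph{it suffices to show that some $F_k$ contains a circle $|a-a_0|=\rho$ with $|a_0|+\rho<1$.}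

To see the structure of $F_k$, fix $w$ and let $a$ vary. The point $(aw,w)$ then moves on a line of direction $[1:0]$, so $v_w(a)=\varphi(aw,w)$ belongs to $\mathrm{SH}^*(D)$, and
\[
F_k=\bigcap_{|w|=1/k}\{v_w\le c\}.
\]
Suppose for a moment that $\varphi$ is real valued and continuous on each line. Then every set $\{v_w\le c\}$ is closed in $D$, and so is $F_k$. By the Baire category theorem, a disc is not a countable union of relatively closed sets with empty interior. So some $F_k$ contains a disc, hence a circle, and we are done.

In general $v_w$ is only upper semicontinuous. This makes the sets $\{v_w\ge c\}$ closed, not the sets $\{v_w\le c\}$, and the latter can be far from closed.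

\begin{example}\label{ex:dense}
Let $(q_j)_{j\ge1}$ be a dense sequence in $D$ and $v(a)=\sum_j2^{-j}\log(|a-q_j|/2)$ on $D$. The terms are subharmonic and negative, so the partial sums decrease and $v\in\mathrm{SH}^*(D)$. With $dA$ the area measure, and since $D\subset B(q_j,2)$,
\[
\int_D\log\frac{|a-q_j|}2\,dA(a)\ge2\pi\int_0^2s\log\frac s2\,ds=-2\pi ,
\]
so $\int_Dv\,dA\ge-2\pi$ by monotone convergence. As $D$ has area $\pi$, the set $\{v\le-3\}$ is not all of $D$; but it contains every $q_j$, so its closure in $D$ is $D$.
\end{example}

Passing to closures therefore loses all information. We change the topology instead. We need a topology on $D$ in which (i) the sets $\{v\le c\}$ are closed, so that their uncountable intersection $F_k$ is closed as well; (ii) the Baire theorem holds; (iii) a nonempty open set, which need not contain a disc, still contains a circle.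

\section{The fine topology of the disc}\label{sec:fine}

Requirement (i) says that the sets $\{v>c\}$ must be open, and we take local sets of this form as basic neighborhoods. Let $x\in D$. A \emph{basic set at $x$} is a set
\[
V(u;x,r)=\{y\in B(x,r):u(y)>0\},
\]
where $\overline B(x,r)\subset D$, $u$ is subharmonic on a disc $B(x,r')$ with $r'>r$, and $u(x)>0$. A set $U\subset D$ is \emph{finely open} if for every $x\in U$ it contains a basic set at $x$. We use only this definition and prove the three properties from it.

\begin{lemma}\label{lem:top}
The finely open sets form a topology on $D$. It contains the Euclidean open subsets of $D$, the basic sets, and the sets $\{v>c\}$ with $v\in\mathrm{SH}^*(D)$ and $c\in\mathbb R$.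
\end{lemma}

\begin{proof}
A union of finely open sets is finely open by the form of the definition. For intersections we must fit a basic set at $x$ inside $V(u_1;x,r_1)\cap V(u_2;x,r_2)$. The function $\min(u_1,u_2)$ would do, but it need not be subharmonic. We use the sum: near $x$ neither $u_i$ can be much larger than $u_i(x)$, so where the sum is nearly as large as at $x$, neither can be much smaller. Let $0<\varepsilon<\frac12\min(u_1(x),u_2(x))$. By upper semicontinuity there is $r\le\min(r_1,r_2)$ with $u_i<u_i(x)+\varepsilon$ on $B(x,r)$ for $i=1,2$. The function $u=u_1+u_2-u_1(x)-u_2(x)+\varepsilon$ is subharmonic on a disc larger than $B(x,r)$, by (S1) and $u(x)=\varepsilon>0$. If $y\in V(u;x,r)$, then $u_1(y)$ and $u_2(y)$ are finite and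
\[
u_1(y)>u_1(x)+\bigl(u_2(x)-u_2(y)\bigr)-\varepsilon>u_1(x)-2\varepsilon>0 ,
\]
and the same holds with the indices exchanged. So $V(u;x,r)$ lies in the intersection.

If $U$ is Euclidean open and $\overline B(x,r)\subset U$, then $V(1;x,r)=B(x,r)\subset U$. If $y\in V(u;x,r)$ and $\overline B(y,s)\subset B(x,r)$, then $V(u;y,s)\subset V(u;x,r)$. If $v(x)>c$, then $v$ is subharmonic on $D$ and $V(v-c;x,r)\subset\{v>c\}$ for $r<1-|x|$.
\end{proof}

The usual proof of the Baire theorem builds a nested sequence of closed discs. Here a finely open set need not contain a disc, but upper semicontinuity, which was the obstacle for the sets $\{u\le c\}$, supplies compact sets of the form $\{u\ge c\}$.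

\begin{lemma}[Baire property]\label{lem:baire}
If $D=\bigcup_{k\ge1}F_k$ with each $F_k$ finely closed, then some $F_k$ has nonempty fine interior.
\end{lemma}

\begin{proof}
Suppose not. We construct Euclidean compact sets $K_0\supset K_1\supset\cdots$ in $D$, each containing a nonempty finely open set, with $K_j\cap F_j=\emptyset$ for $j\ge1$. Let $K_0=\overline B(0,1/2)$. Given $K_j$, let $U\subset K_j$ be finely open and nonempty. The set $U\setminus F_{j+1}$ is finely open, and it is nonempty, since otherwise $F_{j+1}$ would contain $U$. Choose a point $x$ and a basic set $V(u;x,r)\subset U\setminus F_{j+1}$, and put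
\[
K_{j+1}=\{y\in\overline B(x,r/2):u(y)\ge u(x)/2\}\subset V(u;x,r)\subset K_j\setminus F_{j+1}.
\]
This set is compact because $u$ is upper semicontinuous. It contains the basic set $V(u-u(x)/2;\,x,r/2)$, which contains $x$ and is finely open by Lemma~\ref{lem:top}. The nested nonempty compact sets $K_j$ have a common point, which lies in $D$ and in no $F_k$. This is a contradiction.
\end{proof}

The conclusion cannot be improved to Euclidean interior. With $v$ as in Example~\ref{ex:dense}, $D$ is the union of the set $\{v=-\infty\}=\bigcap_m\{v\le-m\}$, which is finely closed and has area zero, and of the Euclidean closed sets $\{v\ge-k\}$, which miss the dense sequence $(q_j)$. So property (iii) needs its own proof.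

\begin{lemma}[Circles]\label{lem:circles}
Let $V(u;x,r)$ be a basic set. There are arbitrarily small $\rho\in(0,r)$ such that $u>0$ on the circle $|y-x|=\rho$.
\end{lemma}

The function $u$ may equal $-\infty$ at points accumulating at $x$, so not every small circle will do, and we need a lower bound for the minimum of $u$ on a circle. By the Riesz decomposition $u$ is, up to a continuous term, a superposition of functions $\log|z-\zeta|$. The minimum on a circle centered at $x$ is worst when all the mass lies on one ray from $x$, which reduces the problem to a function $P$ of the radius. We then show that the average of $P$ over $(0,\delta)$ is almost $P(0)$, so that some radius is good.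

\begin{proof}
Translate so that $x=0$, and write $u(z)=\int\log|z-\zeta|\,d\mu(\zeta)+h(z)$ on $B(0,r)$ as in (S4). Let $\nu$ be the image of $\mu$ on $[0,r]$ under $\zeta\mapsto|\zeta|$, and for $0\le\rho<r$ put
\[
P(\rho)=\int\log|\rho-s|\,d\nu(s)\in[-\infty,\infty).
\]
Since $|z-\zeta|\ge\bigl||z|-|\zeta|\bigr|$, with equality for $z=0$, we have
\begin{equation}\label{eq:radial}
u(z)\ge P(|z|)+h(z)\quad(|z|<r),\qquad u(0)=P(0)+h(0).
\end{equation}
As $0<u(0)<\infty$, the number $P(0)=\int\log s\,d\nu(s)$ is finite. Hence $\nu(\{0\})=0$ and $\log s\in L^1(\nu)$.

Let $0<\delta<r$. The function $\log|\rho-s|$ is bounded above on $[0,\delta]\times[0,r]$, so Tonelli's theorem allows us to exchange the integrals. Subtracting $\int\log s\,d\nu$ and substituting $\rho=\delta\sigma$, we get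
\begin{equation}\label{eq:average}
\frac1\delta\int_0^\delta\bigl(P(\rho)-P(0)\bigr)\,d\rho=\int g(s/\delta)\,d\nu(s),\qquad g(t)=\int_0^1\log\Bigl|1-\frac\sigma t\Bigr|\,d\sigma\quad(t>0).
\end{equation}
We claim that $g\ge-2$. For $t\ge1$ we have $1-\sigma/t\ge1-\sigma$, so $g(t)\ge\int_0^1\log(1-\sigma)\,d\sigma=-1$. For $0<t<1$ we have $|1-\sigma/t|=|\sigma-t|/t\ge|\sigma-t|$, so
\[
g(t)\ge\int_0^t\log y\,dy+\int_0^{1-t}\log y\,dy=t\log t+(1-t)\log(1-t)-1\ge-\log2-1,
\]
because the convex function $t\log t+(1-t)\log(1-t)$ is symmetric about $t=1/2$ and has its minimum there. Moreover $\log(1-1/t)\le g(t)\le0$ for $t>1$, so $g(t)\to0$ as $t\to\infty$. Thus $g(s/\delta)\to0$ as $\delta\to0$ for every $s>0$, that is, for $\nu$-almost every $s$. Fatou's lemma, applied to $g(s/\delta)+2\ge0$ and the finite measure $\nu$, gives $\liminf_{\delta\to0}\int g(s/\delta)\,d\nu(s)\ge0$.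

Let $\varepsilon=u(0)/2$. For all small $\delta$ the average in \eqref{eq:average} exceeds $-\varepsilon$ and $|h-h(0)|<\varepsilon$ on $B(0,\delta)$. For such $\delta$ there is $\rho\in(0,\delta)$ with $P(\rho)>P(0)-\varepsilon$, and for $|z|=\rho$ formula \eqref{eq:radial} gives $u(z)>P(0)+h(0)-2\varepsilon=0$.
\end{proof}

The three lemmas enter the rest of the paper only through the following statement, in which the fine topology no longer appears.

\begin{corollary}\label{cor:circle}
Let $D$ be the union of countably many sets $F_k$, each an intersection of an arbitrary family of sets $\{v\le c\}$ with $v\in\mathrm{SH}^*(D)$ and $c\in\mathbb R$. Then there are $k$, $a_0\in D$ and $\rho>0$ with $|a_0|+\rho<1$ such that $F_k$ contains the circle $|a-a_0|=\rho$.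
\end{corollary}

\begin{proof}
Each $F_k$ is finely closed by Lemma~\ref{lem:top}. By Lemma~\ref{lem:baire} some $F_k$ contains a nonempty finely open set, hence a basic set $V(u;a_0,r)$. By Lemma~\ref{lem:circles} this set contains a circle $|a-a_0|=\rho$ with $\rho<r$, and $|a_0|+r<1$ because $\overline B(a_0,r)\subset D$.
\end{proof}

With Section~\ref{sec:plane}, this proves upper semicontinuity in Theorem~\ref{thm:main} for $n=2$.

\section{Upper semicontinuity in all dimensions}\label{sec:usc}

In $\mathbb C^n$ the lines through a point depend on $n-1$ complex parameters, while Corollary~\ref{cor:circle} handles one. We therefore replace the lines $z=aw$ of $\mathbb C^2$ by the hyperplanes $z=aw$ of $\mathbb C^{n-2}\times\mathbb C\times\mathbb C$, which form a one-parameter family, and obtain upper semicontinuity on each hyperplane by induction. We also keep track of the directions used. Replacing $S$ by its interior, we see that Theorem~\ref{thm:S}(a) is contained in the following statement; the case $n=1$ starts the induction.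

\begin{proposition}\label{prop:usc}
Let $n\ge1$, let $U\subset\mathbb P^{n-1}$ be open and nonempty, let $\Omega\subset\mathbb C^n$ be open, and let $\varphi:\Omega\to[-\infty,\infty)$ be subharmonic along every direction in $U$. Then $\varphi$ is upper semicontinuous.
\end{proposition}

\begin{proof}
For $n=1$ the space $\mathbb P^0$ is a point and $\varphi\in\mathrm{SH}^*(\Omega)$. Let $n\ge2$ and assume the statement in dimension $n-1$.

\emph{Coordinates.} Choose distinct directions $[b],[b']\in U$; then $b$ and $b'$ are linearly independent. The vectors representing $U$ form an open set containing $b'$, so there is $\eta>0$ with $[b'+a\eta b]\in U$ for all $a\in D$. Complete $\eta b,b'$ to a basis $e_1,\dots,e_n$ with $e_{n-1}=\eta b$, $e_n=b'$, and write points in this basis as $(z',z,w)\in\mathbb C^{n-2}\times\mathbb C\times\mathbb C$, where $z'$ is absent if $n=2$. Then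
\begin{equation}\label{eq:directions}
[e_{n-1}]\in U,\qquad[ae_{n-1}+e_n]\in U\quad(a\in D).
\end{equation}
After a translation it suffices to prove upper semicontinuity at $0\in\Omega$. Let $c>\varphi(0)$ be real, let $\Omega$ contain the polydisc $\|(z',z,w)\|\le R$, and for integers $k>1/R$ put
\[
F_k=\{a\in D:\varphi(z',aw,w)\le c\text{ whenever }\|z'\|\le1/k,\ |w|=1/k\}.
\]

\emph{The sets $F_k$ cover $D$.} Fix $a\in D$. The map $T_a(z',w)=(z',aw,w)$ from $\mathbb C^{n-1}$ to $\mathbb C^n$ is linear and injective, and $\varphi_a=\varphi\circ T_a$ is defined on the open set $T_a^{-1}(\Omega)\ni0$. Since $\varphi_a(p+\lambda\beta)=\varphi(T_ap+\lambda T_a\beta)$, the function $\varphi_a$ is subharmonic along every direction in $U_a=\{[\beta]\in\mathbb P^{n-2}:[T_a\beta]\in U\}$. This set is open by continuity of $T_a$, and it contains $[(0,1)]$ because $T_a(0,1)=ae_{n-1}+e_n$. By induction $\varphi_a$ is upper semicontinuous. As $\varphi_a(0)=\varphi(0)<c$, we have $\varphi_a\le c$ on $\|(z',w)\|\le1/k$ for large $k$, and then $a\in F_k$.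

\emph{Some $F_k$ contains a circle.} Fix $\|z'\|\le1/k$ and $|w|=1/k$. The map $a\mapsto(z',0,w)+awe_{n-1}$ parametrizes a line of direction $[e_{n-1}]\in U$ and sends $D$ into $\Omega$, so $a\mapsto\varphi(z',aw,w)$ belongs to $\mathrm{SH}^*(D)$. Hence $F_k$ is an intersection of the kind allowed in Corollary~\ref{cor:circle}, and there are $k$, $a_0$, $\rho$ with $|a_0|+\rho<1$ such that $F_k$ contains the circle $|a-a_0|=\rho$.

\emph{Filling in.} Let $Q$ be the set of Lemma~\ref{lem:torus} for $a_0$, $\rho$ and $\tau=1/k$. Fix $\|z'\|\le1/k$ and let $\psi(z,w)=\varphi(z',z,w)$, defined on an open subset of $\mathbb C^2$ that contains the bidisc of radius $R>\tau$, hence $Q$. By \eqref{eq:directions}, $\psi$ is subharmonic along $[1:0]$ and $[a_0:1]$, and by the choice of the circle $\psi(aw,w)\le c$ for $|a-a_0|=\rho$, $|w|=\tau$. Lemma~\ref{lem:torus} gives $\psi\le c$ on $Q$. Since $Q$ does not depend on $z'$, we have $\varphi\le c$ on $\{\|z'\|\le1/k\}\times Q$, a neighborhood of $0$.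
\end{proof}

The openness of $U$ was used twice: to have the whole disc of directions in \eqref{eq:directions}, on which the category argument runs, and to pass the hypothesis to the hyperplanes.

\section{From upper semicontinuity to plurisubharmonicity}\label{sec:psh}

An upper semicontinuous function is Borel measurable and bounded above on compact sets, so integration is now available. Let $\overline\Delta(z,r)=\{y\in\mathbb C^n:\|y-z\|\le r\}$ and let $dV$ be Lebesgue measure. If $\overline\Delta(z,r)\subset\Omega$ and $\rho\in[0,r]^n$, let
\[
m(z;\rho)=\frac1{(2\pi)^n}\int_{[0,2\pi]^n}\varphi(z_1+\rho_1e^{i\theta_1},\dots,z_n+\rho_ne^{i\theta_n})\,d\theta\in[-\infty,\infty).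
\]

\begin{lemma}\label{lem:L1}
Let $n\ge1$ and let $\varphi:\Omega\to[-\infty,\infty)$ be upper semicontinuous and subharmonic along the coordinate directions $[e_1],\dots,[e_n]$.
\begin{itemize}
\item[(i)] The mean $m(z;\rho)$ is nondecreasing in each $\rho_j$, and $m(z;\rho)\ge\varphi(z)$.
\item[(ii)] If $\varphi$ is not identically $-\infty$ on any component of $\Omega$, then $\varphi\in L^1_{\mathrm{loc}}(\Omega)$. In particular $\varphi$ is not identically $-\infty$ on any nonempty open subset of $\Omega$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Since $\varphi$ is Borel and bounded above on $\overline\Delta(z,r)$, Tonelli's theorem lets us integrate first in $\theta_j$. The inner integral is a circular mean of radius $\rho_j$ of the restriction of $\varphi$ to a line of direction $[e_j]$, and it is nondecreasing in $\rho_j$ by (S2). Lowering the radii to $0$ one at a time gives $m(z;\rho)\ge m(z;0)=\varphi(z)$.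

(ii) If $\varphi(p)>-\infty$ and $\overline\Delta(p,r)\subset\Omega$, polar coordinates in each variable and (i) give
\[
\int_{\overline\Delta(p,r)}\varphi\,dV=(2\pi)^n\int_{[0,r]^n}m(p;\rho)\,\rho_1\cdots\rho_n\,d\rho\ge(\pi r^2)^n\varphi(p)>-\infty,
\]
so $\varphi$, being bounded above, is integrable on $\overline\Delta(p,r)$. Let $W$ be the open set of points of $\Omega$ near which $\varphi$ is integrable. It contains every $p$ with $\varphi(p)>-\infty$, so it meets every component of $\Omega$. It is also closed in $\Omega$. Indeed, let $x\in\Omega\cap\overline W$ and $\overline\Delta(x,3r)\subset\Omega$. Near a point of $W$ the function $\varphi$ is finite almost everywhere, so there is $p$ with $\|p-x\|<r$ and $\varphi(p)>-\infty$. Then $\overline\Delta(p,2r)\subset\Omega$ is a neighborhood of $x$ on which $\varphi$ is integrable. Hence $W=\Omega$.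
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Upper semicontinuity is Proposition~\ref{prop:usc} with $U=\mathbb P^{n-1}$. The only other condition in the definition of plurisubharmonicity that is not assumed is supplied by Lemma~\ref{lem:L1}(ii).
\end{proof}

For Theorem~\ref{thm:S}(b) we must pass from a dense set of directions to all directions. For a real $C^2$ function $f$ this is immediate. By the chain rule,
\begin{equation}\label{eq:levi}
\partial_\lambda\partial_{\bar\lambda}\,f(a+\lambda b)=\mathcal L_f(a+\lambda b;b),\qquad\mathcal L_f(z;b)=\sum_{j,k}\frac{\partial^2f}{\partial z_j\partial\bar z_k}(z)\,b_j\bar b_k ,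
\end{equation}
so by (S5) subharmonicity along $[b]$ means $\mathcal L_f(\,\cdot\,;b)\ge0$, a closed condition on $b$. We reduce to this case by smoothing, with a kernel that is radial in each variable separately so that Lemma~\ref{lem:L1}(i) makes the approximation monotone.

\begin{proof}[Proof of Theorem~\ref{thm:S}\textup{(b)}]
\emph{$S$ dense.} By part (a), $\varphi$ is upper semicontinuous. The vectors representing the interior of $S$ form a nonempty open set, which lies in no proper subspace; choosing vectors one at a time we find a basis with directions in $S$. We use it as coordinate basis, so that Lemma~\ref{lem:L1} applies. It remains to show that $\varphi$ is subharmonic along every direction.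

Let $\chi\ge0$ be a smooth radial function on $\mathbb C$ with support in $\overline D$ and integral $1$. On the open sets $\Omega_\varepsilon=\{z:\overline\Delta(z,\varepsilon)\subset\Omega\}$, which increase to $\Omega$ as $\varepsilon\downarrow0$, define
\[
\varphi_\varepsilon(z)=\int\varphi(z+\varepsilon\zeta)\prod_{j}\chi(\zeta_j)\,dV(\zeta)=\int_{[0,1]^n}m(z;\varepsilon s)\prod_j2\pi s_j\chi(s_j)\,ds .
\]
As the convolution of a locally integrable function with a smooth kernel of compact support, $\varphi_\varepsilon$ is smooth. The second formula and Lemma~\ref{lem:L1}(i) show that $\varphi_\varepsilon\ge\varphi$ and that $\varphi_\varepsilon(z)$ decreases as $\varepsilon$ decreases. If $c>\varphi(z)$, then $\varphi\le c$ on $\overline\Delta(z,\varepsilon)$ for small $\varepsilon$, so $\varphi_\varepsilon(z)\le c$. Hence $\varphi_\varepsilon\downarrow\varphi$ pointwise.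

Let $z\in\Omega_\varepsilon$ and $[b]\in S$. By compactness, for small $r$ the discs $\{y+\lambda b:|\lambda|\le r\}$ with $y\in\overline\Delta(z,\varepsilon)$ all lie in $\Omega$, and (S2) gives $\varphi(y)\le\frac1{2\pi}\int_0^{2\pi}\varphi(y+re^{i\theta}b)\,d\theta$. Put $y=z+\varepsilon\zeta$, integrate against $\prod_j\chi(\zeta_j)$ and exchange the integrals by Tonelli's theorem:
\[
0\le\frac1{2\pi}\int_0^{2\pi}\varphi_\varepsilon(z+re^{i\theta}b)\,d\theta-\varphi_\varepsilon(z)=r^2\mathcal L_{\varphi_\varepsilon}(z;b)+o(r^2).
\]
The equality is Taylor's formula in $\lambda=re^{i\theta}$: the terms in $\lambda,\bar\lambda,\lambda^2,\bar\lambda^2$ have mean zero, and the coefficient of $|\lambda|^2$ is given by \eqref{eq:levi}. So $\mathcal L_{\varphi_\varepsilon}(z;b)\ge0$ whenever $[b]\in S$. Such $b$ are dense in $\mathbb C^n$, so the inequality holds for all $b$, and $\varphi_\varepsilon$ is subharmonic along lines.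

Finally, let $a+\lambda_0b\in\Omega$ with $b\ne0$ arbitrary. This point lies in some $\Omega_{\varepsilon_0}$, and so does $a+\lambda b$ for $\lambda$ in a disc $G$ about $\lambda_0$. On $G$, the function $\varphi(a+\lambda b)$ is the decreasing limit of the subharmonic functions $\varphi_{1/j}(a+\lambda b)$, $j\ge1/\varepsilon_0$, so it is in $\mathrm{SH}^*(G)$ by (S1). Membership in $\mathrm{SH}^*$ being local, $\varphi$ is subharmonic along $[b]$.

\emph{$S$ not dense.} A Hermitian form that is negative only on a thin cone is a counterexample. Let $\langle\cdot,\cdot\rangle$ be the standard Hermitian product, linear in the first variable, with norm $|\cdot|$, and let $b$ be a unit vector with $[b]\notin\overline S$. The quantity $|v-\langle v,b\rangle b|$, for unit vectors $v$, defines a continuous function of $[v]$ that vanishes only at $[b]$. On the compact set $\overline S$ it is therefore at least some $\delta\in(0,1)$. Put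
\[
\varphi(z)=|z-\langle z,b\rangle b|^2-\delta^2|\langle z,b\rangle|^2 .
\]
For a linear map $A$, the function $|A(a+\lambda v)|^2$ equals $|\lambda|^2|Av|^2$ plus a harmonic function of $\lambda$, so $\partial_\lambda\partial_{\bar\lambda}\varphi(a+\lambda v)=\varphi(v)$. For a unit vector $v$ with $[v]\in S$ we have $\varphi(v)\ge\delta^2-\delta^2=0$, so $\varphi$ is subharmonic along $[v]$. But $\varphi(b)=-\delta^2<0$, so the restriction of $\varphi$ to a nonempty open set $\Omega$ is finite and is not subharmonic along $[b]$.
\end{proof}

\section{The coordinate directions do not suffice}\label{sec:example}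

Part (c) of Theorem~\ref{thm:S} follows from the next proposition, with $S=\{[e_1],\dots,[e_n]\}$. The construction is a version of the example in \cite{Wiegerinck}.

\begin{proposition}\label{prop:example}
For $n\ge2$ there is a function $\varphi:\mathbb C^n\to[0,\infty)$ that is subharmonic on every line parallel to a coordinate axis and is not upper semicontinuous at $0$.
\end{proposition}

We look for $\varphi=\sum_jf_j(z_1)\cdots f_j(z_n)$ with $f_j\ge0$ subharmonic on $\mathbb C$. A term vanishes on a whole coordinate line as soon as $f_j$ vanishes at one of the fixed coordinates. So it is enough that at each point of $\mathbb C$ only finitely many $f_j$ be nonzero, while $f_j$ is large at a point $q_j\to0$. By (S3), $f_j$ cannot vanish on a circle around $q_j$. We therefore let $f_j$ be positive in a thin channel from $q_j$ to infinity, and we make the channels disjoint.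

\begin{proof}
For $j\ge1$ let
\[
T_j=\Bigl\{te^{i\theta}:t>\tfrac1{2j},\ \bigl|\theta-\tfrac1j\bigr|<\tfrac1{3j(j+1)}\Bigr\},\qquad K_j=\overline B(0,j)\setminus T_j,\qquad q_j=\tfrac1je^{i/j}\in T_j .
\]
The $T_j$ are pairwise disjoint. Indeed, the intervals of angles lie in $(0,\pi)$, the centers of consecutive intervals are $\frac1{j(j+1)}$ apart, and their half-lengths add up to less than $\frac2{3j(j+1)}$, so each interval lies to the left of the preceding one.

The set $T_j$ is open, so $K_j$ is compact. Its complement $T_j\cup\{|z|>j\}$ is a union of two connected open sets that meet, so it is connected, and it remains connected when the point $q_j$ is removed. Runge's theorem states that a function holomorphic in a neighborhood of a compact set $K\subset\mathbb C$ with connected complement is a uniform limit of polynomials on $K$. Apply it to $K=K_j\cup\{q_j\}$ and to the function equal to $0$ near $K_j$ and to $2$ near $q_j$: there is a polynomial $p_j$ with $|p_j|<1$ on $K_j$ and $|p_j(q_j)|>1$. Let $f_j=C_j\log^+|p_j|$, with $C_j>0$ chosen so that $f_j(q_j)=j$. Then $f_j\ge0$ is continuous and subharmonic on $\mathbb C$ by (S5), and $f_j=0$ on $K_j$. If $z\in\mathbb C$,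 $j\ge|z|$ and $z\notin T_j$, then $z\in K_j$. Since $z$ lies in at most one $T_j$, we have $f_j(z)=0$ for all but finitely many $j$.

Define $\varphi(z)=\sum_{j\ge1}f_j(z_1)f_j(z_2)\cdots f_j(z_n)$. On a line parallel to the $z_l$-axis the other coordinates are fixed, and there is at least one of them because $n\ge2$. So all but finitely many terms vanish on the line, and each remaining term is a nonnegative constant times $f_j(z_l)$. Thus $\varphi$ is finite and subharmonic on the line. But $\varphi(q_j,\dots,q_j)\ge j^n\to\infty$ while $(q_j,\dots,q_j)\to0$, so $\varphi$ is unbounded near $0$ and is not upper semicontinuous there.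
\end{proof}

For $n=2$ one sees what the argument of Section~\ref{sec:plane} loses in this example. That argument needs upper semicontinuity at $0$ on the slanted lines through the origin in order to cover the disc by the sets $F_k$. The coordinate directions give no such control, and here $\varphi$ is already unbounded near $0$ on the line $z_1=z_2$, which contains the points $(q_j,q_j)$.

\begin{thebibliography}{1}

\bibitem{Wiegerinck}
J. Wiegerinck, \emph{Separately subharmonic functions need not be subharmonic}, Proc. AMS \textbf{104} (1988).

\end{thebibliography}
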